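# Sofic shifts in dimension at least two with no equal-entropy cover of finite type

Throughout, $d\ge 1$ is the dimension, $e_1,\dots,e_d$ are the unit vectors of $\mathbb Z^d$, and $[a,b)$ means the set of integers $m$ with $a\le m<b$. Logarithms are natural unless written $\log_2$.

## 1. Shifts, finite type, sofic shifts, entropy

**Definition (shift).** Let $\mathcal A$ be a finite alphabet and give $\mathcal A^{\mathbb Z^d}$ the product topology. For $\mathbf m\in\mathbb Z^d$ put $(\sigma^{\mathbf m}x)_{\mathbf n}=x_{\mathbf n+\mathbf m}$. A $\mathbb Z^d$-shift is a nonempty closed subset $X\subseteq\mathcal A^{\mathbb Z^d}$ invariant under all $\sigma^{\mathbf m}$.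

Example: the full shift $\{0,1\}^{\mathbb Z^d}$. Another example: the set $X_{\le1}\subseteq\{0,1\}^{\mathbb Z^d}$ of points with at most one symbol $1$. It is closed, because a point with two $1$s differs on a finite set from every point of $X_{\le 1}$.

**Definition (finite type).** A pattern is an element of $\mathcal A^D$ with $D\subset\mathbb Z^d$ finite. A shift is of finite type (an SFT) if it is the set of all points of $\mathcal A^{\mathbb Z^d}$ that avoid some finite list of forbidden patterns, in all positions.

Example: the binary points in which no two neighboring sites both carry $1$. The shift $X_{\le1}$ is not an SFT: if all forbidden patterns fit in windows of side $R$, then a point with exactly two $1$s, further apart than $R$, shows in each such window only patterns that occur in $X_{\le1}$. So it would be allowed.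

**Definition (factor, sofic).** A factor code from $Y\subseteq\mathcal B^{\mathbb Z^d}$ onto $X\subseteq\mathcal A^{\mathbb Z^d}$ is a continuous surjection $Y\to X$ commuting with all shifts; then $X$ is a factor of $Y$. A shift is sofic if it is a factor of some SFT, over any finite alphabet. An SFT together with a factor code onto $X$ is called an SFT cover of $X$.

By the Curtis–Hedlund–Lyndon theorem, a factor code is a block code: for some $R$, the symbol $\varphi(y)_{\mathbf m}$ depends only on $y|_{\mathbf m+[-R,R]^d}$, by the same rule for all $\mathbf m$. If it depends only on $y_{\mathbf m}$, we speak of a $1$-block code.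

Example: $X_{\le1}$ is sofic. Let $Y$ consist of the fields $(\lambda_1,\dots,\lambda_d)$ with values in $\{-1,0,1\}$ such that $\lambda_j$ does not change along steps $e_i$, $i\ne j$, and along a step $e_j$ the pair (old value, new value) lies in $\{(-1,-1),(-1,0),(0,1),(1,1)\}$. These are local rules. A field $\lambda_j$ obeying them depends only on $m_j$, and it is constantly $-1$, constantly $1$, or equal to $\operatorname{sgn}(m_j-s_j)$ for some $s_j$. Let the $1$-block code write $1$ where all $\lambda_j=0$, and $0$ elsewhere. The image is exactly $X_{\le1}$. We shall reuse this device: *the fields $\lambda_j$ point at a single site.*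

**Definition (entropy).** Let $\mathcal B_n(X)$ be the set of patterns on $\{0,\dots,n-1\}^d$ that occur in points of $X$. The entropy is $h(X)=\lim_{n\to\infty}n^{-d}\log|\mathcal B_n(X)|$.

The limit exists, and it is $\inf_n n^{-d}\log|\mathcal B_n(X)|$ by subadditivity: a cube of side $kn$ is cut into $k^d$ cubes of side $n$, so $|\mathcal B_{kn}(X)|\le|\mathcal B_n(X)|^{k^d}$. Example: the full shift on $k$ symbols has entropy $\log k$. The shift $X_{\le1}$ has $|\mathcal B_n|=n^d+1$ and entropy $0$.

Two facts will be used.

* If $X$ is a factor of $Y$ by a block code with window $[-R,R]^d$, then $|\mathcal B_n(X)|\le|\mathcal B_{n+2R}(Y)|$, so $h(X)\le h(Y)$.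
* For shifts $X\subseteq\mathcal A^{\mathbb Z^d}$ and $V\subseteq\mathcal C^{\mathbb Z^d}$, the product $X\times V\subseteq(\mathcal A\times\mathcal C)^{\mathbb Z^d}$ satisfies $|\mathcal B_n(X\times V)|=|\mathcal B_n(X)|\,|\mathcal B_n(V)|$, so $h(X\times V)=h(X)+h(V)$.

## 2. Covers of finite type with no extra entropy

A cover has at least the entropy of the shift it covers. Can a sofic shift always be covered without any *extra* entropy? The problem, due to Weiss, is this.

> Let $d\ge2$. Is every sofic $\mathbb Z^d$-shift a factor of a $\mathbb Z^d$-shift of finite type with the same entropy?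

For $d=1$ the answer is yes, via the minimal right-resolving presentation. For every $d$, Desai showed that slightly more entropy always suffices: for every sofic $X$ and $\varepsilon>0$ there is an SFT $Y$ with $h(Y)<h(X)+\varepsilon$ that factors onto $X$.

Here are two cases in which a cover without extra entropy can be written down by hand.

*The even shift, $d=1$.* Let $Y$ be the binary sequences without $11$, and put $\varphi(y)_n=1$ if $y_ny_{n+1}=00$, and $0$ otherwise. A symbol $1$ at place $n$ of $y$ produces the two $0$s at places $n-1,n$ of $\varphi(y)$, and these pairs are disjoint. So the image is the even shift: the binary sequences in which the runs of $0$s between $1$s have even length. Conversely, given such a sequence, pair up the $0$s. Now count. Given an image word on $[0,n)$, the symbol $y_0$ determines $y_1,\dots,y_n$: if $y_i=1$ then $y_{i+1}=0$, and if $y_i=0$ then $\varphi(y)_i=1\iff y_{i+1}=0$. So each word of the even shift comes from at most two words of $Y$. Hence $|\mathcal B_{n+1}(Y)|\le2|\mathcal B_n(\varphi(Y))|$, and the entropies agree.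

*The shift $X_{\le1}$, any $d$.* In the cover of Section 1, each $\lambda_j$ takes at most $n+2$ forms on $n$ consecutive coordinates. So the cover has at most $(n+2)^d$ patterns on an $n$-cube and has entropy $0=h(X_{\le1})$.

In general the answer for $d\ge2$ is no. Fix $d\ge2$ from now on.

**Theorem 1.** There is a sofic $\mathbb Z^d$-shift $X$ with $h(X)=\log2$ such that every SFT $Y$ that factors onto $X$ satisfies $h(Y)>\log2$.

**Theorem 2.** Let $X$ be the shift of Theorem 1, $V$ any $\mathbb Z^d$-shift, and $Y$ an SFT that factors onto $X\times V$. Then $h(Y)>h(X\times V)=\log2+h(V)$. If moreover $Y$ has $q$ symbols, is defined by a set of allowed patterns on $\{0,1\}^d$, and the factor code is a $1$-block code, then $q\ge2$ and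
$$h(Y)\ \ge\ \log2+h(V)+\frac1{32\,n^d}\,q^{-16dn^{d-1}},\qquad n=\lceil16d\log_2q\rceil+5.$$
So the gap is at least $\exp(-O_d((\log q)^d))$.

**Theorem 3.** Let $h>0$. If $h$ is the entropy of some sofic $\mathbb Z^d$-shift, then $h$ is the entropy of a sofic $\mathbb Z^d$-shift having no SFT cover of the same entropy.

Theorem 1 is Theorem 2 with $V$ a single point. By Desai's theorem, the infimum of the entropies of the SFT covers of $X$ is then $h(X)$, and it is not attained. Theorem 3 makes no claim about entropy zero.

## 3. Pairs of different words: cheap covers, expensive partitions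

The finite problem behind the construction can be studied before any shift appears. Let $U=\{0,1\}^L$ be the set of words of length $L$, let $N=|U|=2^L$, and put
$$S=\{(u,v)\in U\times U:u\ne v\},\qquad |S|=N^2-N.$$
A rectangle is a set $A\times B\subseteq U\times U$. Think of $u$ and $v$ as written in two neighboring cubes, and of a certificate for $u\ne v$ as a label $w$ visible on the boundaries of both cubes. Each cube checks the label separately. So the pairs compatible with a given label form a rectangle.

*Covering $S$ is cheap.* The $2L$ rectangles $\{u:u(s)=b\}\times\{v:v(s)=1-b\}$, one for each position $s$ and bit $b$, cover $S$ and lie in $S$. So $1+\log_2L$ bits of label suffice. This is what will make $X$ sofic.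

*But the cheap cover overlaps.* A pair $(u,v)$ lies in as many of these rectangles as there are positions where $u$ and $v$ differ. For $L=2$, $N=4$: among the $12$ elements of $S$, eight differ in one position and four in two. The four rectangles have $4$ elements each, and indeed $16=8\cdot1+4\cdot2$.

*Partitioning $S$ is expensive.* Point only at the first difference. For a first difference at position $i\in\{1,\dots,L\}$, the common prefix must be known, so this uses $2^{i-1}\cdot2$ rectangles, and $2(N-1)$ in all. No partition into fewer than $N$ rectangles exists. Indeed, if $S=\bigsqcup_wA_w\times B_w$, then $J-I=\sum_w\mathbf 1_{A_w}\mathbf 1_{B_w}^T$, where $J$ is the all-ones $N\times N$ matrix. The matrix $J-I$ has eigenvalues $N-1$ and $-1$, so it has rank $N$, while the right side has rank at most the number of rectangles. (The $N$ rectangles $\{u\}\times(U\setminus\{u\})$ do form a partition.) So a perfectly unambiguous label needs $\log_2N=L$ bits.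

*With few labels, the overlap is substantial.* Suppose $r$ rectangles $A_w\times B_w\subseteq S$ cover $S$, and $r+1\le N$. Let $M'=\sum_w\mathbf 1_{A_w}\mathbf 1_{B_w}^T$. Its entries are integers, zero on the diagonal and at least $1$ off it, and its rank is at most $r$. Let $T\subseteq U$ have $t=r+1$ elements. The submatrix $M'_T$ is singular while $J-I$ of size $t$ is not, so some off-diagonal entry of $M'_T$ is at least $2$. Thus $\sum_{u\ne v\in T}(M'(u,v)-1)\ge1$. Average over all $T$; an ordered pair $u\neq v$ lies in $T$ with probability $\frac{t(t-1)}{N(N-1)}$. We get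
$$\sum_w|A_w\times B_w|\ \ge\ |S|\Bigl(1+\frac1{r(r+1)}\Bigr).\tag{1}$$

Now compare. The constraint $u\ne v$ costs only the factor $1-\frac1N$ in the number of pairs. If $r$ is much smaller than a power of $N$, the overlap factor $1+\frac1{r(r+1)}$ in (1) is much bigger than what the constraint saves. In a cube of side $n$ in $\mathbb Z^d$ we have $L=n^d$, so $N=2^{n^d}$, while the boundary of the cube has only $O(n^{d-1})$ sites. So an SFT on $q$ symbols has only $r=q^{O(n^{d-1})}$ labels. This is the mechanism of the proof.

## 4. A local certificate that two adjacent cubes differ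

We now build $X$. Its points carry a grid of cubes, paired in direction $e_1$, filled with bits $x$; paired cubes must have different contents.

Let $Z$ be the set of tuples of fields on $\mathbb Z^d$
$$(a_1,\dots,a_d,\ p,\ x,\ \lambda_1,\dots,\lambda_d,\ \delta,\ \beta),\qquad a_j,p,x,\delta,\beta\in\{0,1\},\quad\lambda_j\in\{-1,0,1\},$$
satisfying the rules below at every $\mathbf m\in\mathbb Z^d$. The roles are as follows. The fields $a_j$ mark the walls of the cubes orthogonal to $e_j$. The bit $p$ says which member of its pair a cube is. The fields $\lambda_j$ point at one site $\mathbf s$ in each cube. The field $\delta$ is a diagonal signal forcing the two cubes of a pair to point at corresponding sites. The bit $\beta$ is the bit claimed at the marked site.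

A step $\mathbf m\to\mathbf m+e_i$ is called *block-crossing* if $a_i(\mathbf m+e_i)=1$. It is called *pair-crossing* if it is block-crossing and, in case $i=1$, also $p(\mathbf m+e_1)=0$.

* (R1) $a_j(\mathbf m+e_i)=a_j(\mathbf m)$ for $i\ne j$.
* (R2) $p(\mathbf m+e_1)=p(\mathbf m)+a_1(\mathbf m+e_1)\bmod2$, and $p(\mathbf m+e_i)=p(\mathbf m)$ for $i\ge2$.
* (R3) $\beta(\mathbf m+e_i)=\beta(\mathbf m)$ if $\mathbf m\to\mathbf m+e_i$ is not pair-crossing.
* (R4) For $i\ne j$: $\lambda_j(\mathbf m+e_i)=\lambda_j(\mathbf m)$ if $\mathbf m\to\mathbf m+e_i$ is not pair-crossing.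
* (R5) If $\mathbf m\to\mathbf m+e_j$ is not block-crossing, then $(\lambda_j(\mathbf m),\lambda_j(\mathbf m+e_j))\in\{(-1,-1),(-1,0),(0,1),(1,1)\}$. If it is block-crossing, then $\lambda_j(\mathbf m)\ne-1$ and $\lambda_j(\mathbf m+e_j)\ne1$.
* (R6) If neither of the steps $\mathbf m\to\mathbf m+e_1\to\mathbf m+e_1+e_2$ is pair-crossing, then $\delta(\mathbf m+e_1+e_2)=\delta(\mathbf m)$.
* (R7) If $a_2(\mathbf m)=1$ and $p(\mathbf m)=0$, then $\delta(\mathbf m)=1\iff\lambda_1(\mathbf m)=0$. If $a_2(\mathbf m+e_2)=1$ and $p(\mathbf m+e_1)=1$, then $\delta(\mathbf m)=1\iff\lambda_1(\mathbf m+e_1)=0$.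
* (R8) If $\lambda_1(\mathbf m)=\dots=\lambda_d(\mathbf m)=0$, then $x(\mathbf m)=\beta(\mathbf m)+p(\mathbf m)\bmod2$.

All rules are local, so $Z$ is an SFT; it is nonempty by Lemma 1 below. Let $X$ be its image under the projection to $(a_1,\dots,a_d,p,x)$. Then $X$ is sofic. We write points of $X$ as $(g',x)$ with $g'=(a_1,\dots,a_d,p)$.

The rules do not fix the size of the cubes. One shift $X$ contains points over the regular grid of every side $n\ge2$, and also points over irregular grids, about which we shall need to know nothing. For $n\ge2$ let $g=g^{(n)}$ be the grid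
$$a_j(\mathbf m)=1\iff n\mid m_j,\qquad p(\mathbf m)=\lfloor m_1/n\rfloor\bmod2 .$$
It satisfies (R1) and (R2). For $\mathbf k\in\mathbb Z^d$ let
$$E_{\mathbf k}=(2nk_1,nk_2,\dots,nk_d)+[0,n)^d,\qquad O_{\mathbf k}=E_{\mathbf k}+ne_1,\qquad P_{\mathbf k}=E_{\mathbf k}\cup O_{\mathbf k}.$$
The boxes $P_{\mathbf k}$ tile $\mathbb Z^d$. We have $p=0$ on $E_{\mathbf k}$ and $p=1$ on $O_{\mathbf k}$. A step is block-crossing when it leaves a cube, and pair-crossing exactly when it leads from one $P_{\mathbf k}$ to another, since the block-crossing step from $E_{\mathbf k}$ to $O_{\mathbf k}$ ends where $p=1$.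

Example, $d=2$, $n=2$, $P=[0,4)\times[0,2)$. Suppose the marked site is $\mathbf s=(1,0)$, so that $x(1,0)\ne x(3,0)$. Take $\lambda_1=-1,0,-1,0$ for $m_1=0,1,2,3$, and $\lambda_2=0,1$ for $m_2=0,1$. Let $\delta=1$ exactly at $(1,0)$ and $(2,1)$, and $\beta=x(1,0)$. The signal $\delta$ starts at the bottom of $E$ in the column $m_1=1$, where $\lambda_1=0$, and climbs the diagonal to the top row at $(2,1)$. By the second part of (R7), one step to its right, in column $3=1+n$, is where $\lambda_1$ must vanish in $O$. The other site tested by the second part of (R7) is $(1,1)$: there $\delta=0$ and $\lambda_1=-1$ in column $2$, as required.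

**Lemma 1.** $(g^{(n)},x)\in X$ if and only if for every $\mathbf k$ there is $\mathbf s\in E_{\mathbf k}$ with $x(\mathbf s)\ne x(\mathbf s+ne_1)$.

*Proof.* ($\Rightarrow$) We show that a point of $Z$ marks corresponding sites in $E_{\mathbf k}$ and $O_{\mathbf k}$. Let $z\in Z$ lie over $(g,x)$, and use coordinates relative to the corner of $E_{\mathbf k}$, so that $P=P_{\mathbf k}=[0,2n)\times[0,n)^{d-1}$, $E=[0,n)^d$ and $O=E+ne_1$.

Any two sites of $P$ are joined by unit steps inside $P$, and none of these is pair-crossing. So $\beta$ is constant on $P$ by (R3), and by (R4) each $\lambda_j$ on $P$ depends only on $m_j$.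

Let $j\ge2$. The steps $e_j$ into $m_j=0$ and out of $m_j=n-1$ are block-crossing, so by (R5) the value of $\lambda_j$ at $m_j=0$ is not $1$, and at $m_j=n-1$ it is not $-1$. In between, the values move only by $-1\to-1$, $-1\to0$, $0\to1$, $1\to1$. A start in $\{-1,0\}$ and an end in $\{0,1\}$ force the value $0$ to be taken, and it is taken only once, since after $0$ only $1$s follow. So $\lambda_j=0$ for exactly one $m_j=:s_j\in[0,n)$. Similarly, the steps $e_1$ into columns $0$ and $n$ and out of columns $n-1$ and $2n-1$ are block-crossing. Hence $\lambda_1$ vanishes for exactly one $m_1=s_1\in[0,n)$ on $E$, and for exactly one $m_1=s_1'\in[n,2n)$ on $O$.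

It remains to see that $s_1'=s_1+n$. Fix any values of $m_3,\dots,m_d$ in $[0,n)$, denoted $\ast$. At $(s_1,0,\ast)$ we have $a_2=1$, $p=0$ and $\lambda_1=0$, so $\delta=1$ by the first part of (R7). Apply (R6) at $(s_1+i,i,\ast)$ for $i=0,\dots,n-2$. The sites visited have $m_1\le s_1+n-1\le2n-2$ and $m_2\le n-1$, so all steps stay in $P$ and are not pair-crossing. Hence $\delta=1$ at $\mathbf m=(s_1+n-1,n-1,\ast)$. Here $a_2(\mathbf m+e_2)=1$, and $\mathbf m+e_1$ has first coordinate $s_1+n\in[n,2n)$, so $p(\mathbf m+e_1)=1$. The second part of (R7) gives $\lambda_1=0$ in column $s_1+n$ of $O$, that is, $s_1'=s_1+n$.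

So all $\lambda_j$ vanish at $\mathbf s=(s_1,\dots,s_d)\in E$ and at $\mathbf s+ne_1\in O$. By (R8), modulo $2$, $x(\mathbf s)=\beta$ and $x(\mathbf s+ne_1)=\beta+1$.

($\Leftarrow$) We write a certificate. For each $\mathbf k$ choose such an $\mathbf s$. On $P_{\mathbf k}$, in relative coordinates, put

* $\beta=x(\mathbf s)$;
* $\lambda_j(\mathbf m)=\operatorname{sgn}(m_j-s_j)$ for $j\ge2$;
* $\lambda_1(\mathbf m)=\operatorname{sgn}(m_1-s_1)$ on $E_{\mathbf k}$ and $\operatorname{sgn}(m_1-s_1-n)$ on $O_{\mathbf k}$;
* $\delta(\mathbf m)=1\iff m_1-m_2=s_1$.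

(R1) and (R2) hold for $g$. (R3), (R4): within one $P_{\mathbf k}$, $\beta$ is constant and $\lambda_j$ depends only on $m_j$. (R5): within one cube, $\lambda_j$ along direction $e_j$ reads $-1,\dots,-1,0,1,\dots,1$ with exactly one $0$; so the allowed transitions occur inside, the first value is not $1$ and the last is not $-1$. (R6): if neither step is pair-crossing, all three sites lie in the same $P_{\mathbf k}$, and $m_1-m_2$ is the same at $\mathbf m$ and $\mathbf m+e_1+e_2$. (R7), first part: $\mathbf m\in E_{\mathbf k}$ with $m_2=0$, so $\delta(\mathbf m)=1\iff m_1=s_1\iff\lambda_1(\mathbf m)=0$. Second part: $m_2=n-1$ and $\mathbf m+e_1\in O_{\mathbf k}$, so $m_1\in[n-1,2n-1)$ and $\mathbf m\in P_{\mathbf k}$; then $\delta(\mathbf m)=1\iff m_1-(n-1)=s_1\iff m_1+1=s_1+n\iff\lambda_1(\mathbf m+e_1)=0$. (R8): in $P_{\mathbf k}$ all $\lambda_j$ vanish only at $\mathbf s$, where $x=\beta$ and $p=0$, and at $\mathbf s+ne_1$, where $x=\beta+1$ and $p=1$. $\square$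

From now on $L=n^d$, $N=2^L$, $U=\{0,1\}^{[0,n)^d}$, and $S=\{(u,v)\in U\times U:u\ne v\}$ as in Section 3. By translation we regard the contents of $E_{\mathbf k}$ and $O_{\mathbf k}$ as elements of $U$. Lemma 1 says that $(g,x)\in X$ if and only if $(x|_{E_{\mathbf k}},x|_{O_{\mathbf k}})\in S$ for every $\mathbf k$.

**Lemma 2.** $h(X)=\log2$.

*Proof.* Upper bound: on a cube of side $\ell$, (R1) shows that $a_j$ is determined by its $\ell$ values along one line in direction $e_j$, and by (R2) $p$ is determined by $a_1$ and one further bit. Hence $|\mathcal B_\ell(X)|\le2^{d\ell+1}\,2^{\ell^d}$. Since $d\ge2$, dividing $\log$ of this by $\ell^d$ gives $h(X)\le\log2$ in the limit.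

Lower bound: $[0,2n\ell)^d$ is a union of $\ell(2\ell)^{d-1}$ boxes $P_{\mathbf k}$, and by Lemma 1 they can be filled independently by elements of $S$. As $(2n\ell)^d=2n^d\cdot\ell(2\ell)^{d-1}$, we get
$$h(X)\ \ge\ \frac1{2n^d}\log(N^2-N)=\log2+\frac1{2L}\log\Bigl(1-\frac1N\Bigr)\ \longrightarrow\ \log2\qquad(n\to\infty).\ \square$$

So over the grid of side $n$ the constraint costs only $\frac1{2L}\log\frac{N}{N-1}$ of entropy, and this loss disappears as $n\to\infty$.

## 5. Two natural covers of $X$, and how the counting must change

*The cover $Z$.* It has too much entropy. Over the grid $g^{(n)}$, choose for each $P_{\mathbf k}$ in $[0,2n\ell)^d$ a triple $(u,v,\mathbf s)$ with $u(\mathbf s)\ne v(\mathbf s)$. There are $L\cdot N\cdot\frac N2$ triples. By the second half of the proof of Lemma 1 each choice extends to a point of $Z$ (put certified elements of $S$ elsewhere), and different choices give different patterns, because $x$ and the $\lambda_j$ show $u,v,\mathbf s$. Hence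
$$h(Z)\ \ge\ \frac1{2L}\log\frac{LN^2}2=\log2+\frac1{2L}\log\frac L2 .$$
For $d=2$ and $n=2$ the excess is already at least $\frac18\log2$. The cause is the overlap of the rectangles in Section 3.

*Unambiguous certificates.* One would like to point only at the first difference, in some order of the sites. Then the two cubes must also agree at all earlier sites, and the two cubes share only labels on their boundaries. Section 3 shows that an exact partition of $S$ needs $N=2^{n^d}$ labels, and $O(n^{d-1})$ boundary sites do not provide them when $n$ is large.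

*From exact to approximate.* To prove Theorem 1 it does not suffice to exclude exact unambiguity, since entropy could tolerate a little overlap. The estimate (1) handles this for a single pair of cubes. With $K$ pairs at once it stops working, at the following point. The boundary labels used for different pairs come from one point of $Y$, and they may depend on each other. So the set $W$ of label vectors $w=(w_{\mathbf k})$ that occur need not be a product, and a sum $\sum_{w\in W}\prod_{\mathbf k}|R_{w_{\mathbf k}}|$ over it need not factor into sums of the form (1).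

The way out is to replace counting by Shannon entropy, which is subadditive without any independence. The price is that the rectangles then carry unequal weights, the matrix $M'$ is no longer integral, and "some entry is at least $2$" has to be replaced by a robust statement. That is the next section.

## 6. Relative entropy and a robust rank lemma

For a random variable $w$ with finitely many values, $H(w)=-\sum_w\mathbb P(w)\log\mathbb P(w)$, and $H(\omega|w)$ is the conditional entropy. For probability measures $P,Q$ on a finite set, the relative entropy is $D(P\|Q)=\sum_sP(s)\log\frac{P(s)}{Q(s)}$, with value $\infty$ if $P(s)>0=Q(s)$ for some $s$. Let $\mathrm{unif}(A)$ be the uniform measure on $A$, and write $\mathrm{unif}_S=\mathrm{unif}(S)$. If $\mu$ is supported on $A$, then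
$$D(\mu\|\mathrm{unif}(A))=\log|A|-H(\mu).\tag{2}$$
We use the following textbook facts.

* Pinsker's inequality: $\sum_s|P(s)-Q(s)|\le\sqrt{2D(P\|Q)}$.
* Joint convexity: for weights $q_i>0$ with sum $1$, $\sum_iq_iD(\mu_i\|\nu_i)\ge D(\sum_iq_i\mu_i\|\sum_iq_i\nu_i)$. This is the log-sum inequality $\sum_i\alpha_i\log\frac{\alpha_i}{\beta_i}\ge(\sum_i\alpha_i)\log\frac{\sum_i\alpha_i}{\sum_i\beta_i}$ at each point $s$, with $\alpha_i=q_i\mu_i(s)$ and $\beta_i=q_i\nu_i(s)$.
* For a finite set $W$, a function $f$ on $W$, and a random $w$ in $W$: $\log\sum_{w\in W}e^{f(w)}\ge H(w)+\mathbb E f(w)$. This is Jensen's inequality, since the left side is at least $\log\mathbb E\bigl[e^{f(w)}/\mathbb P(w)\bigr]\ge\mathbb E[f(w)-\log\mathbb P(w)]$.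

Example: $L=2$, with the four rectangles of Section 3, each of weight $\frac14$. Then $Q(u,v)$ is $\frac1{16}$ if $u,v$ differ in one position and $\frac18$ if in two. Hence $D(\mathrm{unif}_S\|Q)=\frac8{12}\log\frac43+\frac4{12}\log\frac23=\frac13\log\frac{32}{27}>0$. Also $\sum|\mathrm{unif}_S-Q|=8\cdot\frac1{48}+4\cdot\frac1{24}=\frac13$, while $\sqrt{\frac23\log\frac{32}{27}}=0.336\ldots$, in accordance with Pinsker.

The lemma says that a mixture of few rectangles inside $S$ cannot be close to uniform on $S$.

**Lemma 3.** Let $r\ge1$ with $r+1\le N$. Let $Q$ be a probability measure on $S$ of the form $Q=\sum_wq_w\,\mathrm{unif}(A_w\times B_w)$, with at most $r$ terms and nonempty rectangles $A_w\times B_w\subseteq S$. Then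
$$D(\mathrm{unif}_S\|Q)\ \ge\ \frac1{2r^2(r+1)^2}.$$

*Proof.* Write $D=D(\mathrm{unif}_S\|Q)$; we may assume $D<\infty$. Let $M(u,v)=|S|\,Q(u,v)$, an $N\times N$ matrix indexed by $U\times U$. Its diagonal is zero, because $Q$ lives on $S$. Its rank is at most $r$, because $M=\sum_wc_w\mathbf 1_{A_w}\mathbf 1_{B_w}^T$ with $c_w=|S|q_w/|A_w\times B_w|$. Pinsker's inequality, multiplied by $|S|$, gives
$$\sum_{u\ne v}|M(u,v)-1|\ \le\ |S|\sqrt{2D}.\tag{3}$$

Let $t=r+1\ge2$ and let $T\subseteq U$ have $t$ elements. The $t\times t$ submatrix $M_T$ has rank at most $r<t$, so it is singular. Write $M_T=(J-I)+\Delta$ with $J$ the all-ones matrix of size $t$; then $\Delta$ has zero diagonal and off-diagonal entries $M(u,v)-1$. The symmetric matrix $J-I$ has eigenvalues $t-1$ and $-1$, so its least singular value is $1$. Let $\xi$ be a unit vector with $M_T\xi=0$. Then $\|\Delta\xi\|=\|(J-I)\xi\|\ge1$, so $\|\Delta\|_{op}\ge1$. Therefore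
$$\sum_{u\ne v\in T}|M(u,v)-1|\ \ge\ \|\Delta\|_{\mathrm{Frobenius}}\ \ge\ \|\Delta\|_{op}\ \ge\ 1 .$$
Now average over a uniformly random $t$-element set $T$. An ordered pair $u\ne v$ lies in $T$ with probability $\frac{t(t-1)}{N(N-1)}$, and $N(N-1)=|S|$. With (3),
$$1\ \le\ \frac{t(t-1)}{N(N-1)}\sum_{u\ne v}|M(u,v)-1|\ \le\ t(t-1)\sqrt{2D},$$
so $D\ge\frac1{2t^2(t-1)^2}=\frac1{2r^2(r+1)^2}$. $\square$

## 7. What an SFT can pass through the boundary of a cube

We begin the proof of Theorem 2. Let $Y$ be an SFT and $\varphi:Y\to X\times V$ a factor code. (For Theorem 1 let $V$ be a one-point shift and ignore the letter $\tau$ below.)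

**Step 1. Recoding.** *Purpose: to make all rules and the code as local as possible.* Choose $R\ge1$ such that $\varphi$ is a block code with window $[-R,R]^d$ and all forbidden patterns of $Y$ fit in translates of $[-R,R]^d$. Replace $Y$ by its higher block presentation, whose symbol at $\mathbf m$ is $y|_{\mathbf m+[-R,R]^d}$. Its symbols are the patterns on $[-R,R]^d$ containing no forbidden pattern, and its rules say that the symbols $\pi_{\mathbf m}$ and $\pi_{\mathbf m+e_i}$ agree on their overlap. This is the right set of rules: if they hold, put $y(\mathbf m)=\pi_{\mathbf m}(0)$. Moving from $\mathbf j\in[-R,R]^d$ to $0$ coordinate by coordinate inside the box, the overlap conditions give $\pi_{\mathbf m}(\mathbf j)=y(\mathbf m+\mathbf j)$. So every window of $y$ is a symbol, no forbidden pattern occurs, and $y\in Y$. The new SFT is conjugate to $Y$; its patterns on $[0,n)^d$ correspond to patterns of $Y$ on a cube of side $n+2R$, so it has the same entropy. The rules involve only adjacent sites, so they can be expressed by allowed patterns on $\{0,1\}^d$, and $\varphi$ becomes a $1$-block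 code (its value on symbols that do not occur is chosen arbitrarily).

So for the first assertion of Theorem 2 we may assume, as its second assertion does, that $Y\subseteq\mathcal B^{\mathbb Z^d}$ is defined by a set of allowed patterns on $\{0,1\}^d$ and that $\varphi$ is a $1$-block code. Let $q=|\mathcal B|$. Since $h(Y)\ge h(X\times V)\ge h(X)=\log 2>0$, we have $q\ge2$.

**Step 2. Splicing.** *Purpose: the interior of a cube sees the outside only through its boundary.* For $F\subseteq\mathbb Z^d$ let
$$\partial F=\{\mathbf m\in F:\ \exists\,\mathbf m'\notin F,\ \|\mathbf m-\mathbf m'\|_\infty=1\}.$$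
For $F=[0,n)^d$ with $n\ge2$ this is the outer layer, of $n^d-(n-2)^d$ sites; it is covered by $2d$ faces, so $|\partial F|\le2dn^{d-1}$.

If $y,y'\in Y$ agree on $\partial F$, then the point equal to $y'$ on $F$ and to $y$ off $F$ lies in $Y$. Indeed, take a window $\mathbf m+\{0,1\}^d$. If it lies in $F$, it sees $y'$. Otherwise it contains a site outside $F$, and every site of the window in $F$ is at $\ell^\infty$-distance $1$ from it, so it lies in $\partial F$, where $y=y'$. Then the window sees $y$. Either way the pattern is allowed.

The same holds for finitely many pairwise disjoint sets $F_1,\dots,F_s$ and points $y'_i\in Y$ agreeing with $y$ on $\partial F_i$. Splice one after the other; each splice leaves the point unchanged on the later sets $F_i$.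

**Step 3. Choice of the cube side.** *Purpose: to make the number $N$ of contents much larger than the number $r$ of boundary labels.* Let
$$n=\lceil16d\log_2q\rceil+5,\qquad g=g^{(n)},\qquad r=q^{4dn^{d-1}}.$$
A pair of cubes has at most $q^{|\partial E_{\mathbf k}|+|\partial O_{\mathbf k}|}\le r$ boundary labels. Since
$$5+16dn^{d-1}\log_2q\ \le\ n^{d-1}(5+16d\log_2q)\ \le\ n^d,$$
and $(r+1)^2\le4r^2$,
$$N=2^{n^d}\ \ge\ 32r^4\ \ge\ 8r^2(r+1)^2.\tag{4}$$
In particular $N\ge r+1$. Put $\eta=\dfrac1{2r^2(r+1)^2}$, the bound of Lemma 3.

Let $\ell\ge1$, $\Lambda=[0,2n\ell)^d$, and let $I$ be the set of $\mathbf k$ with $P_{\mathbf k}\subseteq\Lambda$. The boxes $P_{\mathbf k}$, $\mathbf k\in I$, tile $\Lambda$, and $K:=|I|=\ell(2\ell)^{d-1}$.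

**Step 4. Labels and rectangles.** *Purpose: to attach to each filling of $\Lambda$ a label vector, and to each label a rectangle inside $S$.* Fix $\tau\in V$. For $\omega=(\omega_{\mathbf k})_{\mathbf k\in I}\in S^I$ let $x^\omega$ have contents $\omega_{\mathbf k}$ on $P_{\mathbf k}$ for $\mathbf k\in I$, and one fixed element of $S$ as contents of every other $P_{\mathbf k}$. By Lemma 1, $(g,x^\omega)\in X$. As $\varphi$ is onto, choose $y^\omega\in Y$ with $\varphi(y^\omega)=(g,x^\omega,\tau)$, one for each $\omega$, and let
$$w_{\mathbf k}(\omega)=\bigl(y^\omega|_{\partial E_{\mathbf k}},\ y^\omega|_{\partial O_{\mathbf k}}\bigr),\qquad w(\omega)=(w_{\mathbf k}(\omega))_{\mathbf k\in I}.$$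

For a label $w=(b,b')\in\mathcal B^{\partial E_{\mathbf k}}\times\mathcal B^{\partial O_{\mathbf k}}$ let $A_b^{\mathbf k}$ be the set of $u\in U$ for which there is $y'\in Y$ such that $y'|_{\partial E_{\mathbf k}}=b$ and, on $E_{\mathbf k}$, $\varphi(y')$ has grid part $g$, bits $u$ and $V$-part $\tau$. Define $B_{b'}^{\mathbf k}$ likewise with $O_{\mathbf k}$ in place of $E_{\mathbf k}$. Put $R_w^{\mathbf k}=A_b^{\mathbf k}\times B_{b'}^{\mathbf k}$. Taking $y'=y^\omega$ shows that $\omega_{\mathbf k}\in R^{\mathbf k}_{w_{\mathbf k}(\omega)}$.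

**Step 5. Free substitution inside the rectangles.** *Purpose: to show that these rectangles lie in $S$, and to count patterns of $Y$ from below.* Let $\omega\in S^I$, $w=w(\omega)$, and choose *any* $\omega'_{\mathbf k}=(u_{\mathbf k},v_{\mathbf k})\in R^{\mathbf k}_{w_{\mathbf k}}$ for each $\mathbf k\in I$. By definition there are points $y'$ of $Y$, one for each of the pairwise disjoint cubes $E_{\mathbf k},O_{\mathbf k}$, $\mathbf k\in I$, which agree with $y^\omega$ on the boundary of that cube and show the contents $u_{\mathbf k}$, respectively $v_{\mathbf k}$, there. Splice them all into $y^\omega$. By Step 2 this gives a point $y''\in Y$ such that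

* $y''$ equals $w_{\mathbf k}$ on $\partial E_{\mathbf k},\partial O_{\mathbf k}$ for $\mathbf k\in I$;
* $\varphi(y'')$ has grid part $g$ everywhere and $V$-part $\tau$ everywhere, because $\varphi$ is a $1$-block code;
* its bits on $E_{\mathbf k},O_{\mathbf k}$ are $u_{\mathbf k},v_{\mathbf k}$ for $\mathbf k\in I$.

The $X$-part of $\varphi(y'')$ lies in $X$ and has grid $g$. So Lemma 1 gives $(u_{\mathbf k},v_{\mathbf k})\in S$ for all $\mathbf k\in I$. Since each $\omega_{\mathbf k}'$ was an arbitrary element of the nonempty set $R^{\mathbf k}_{w_{\mathbf k}}$,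
$$R^{\mathbf k}_{w_{\mathbf k}(\omega)}\subseteq S\qquad\text{for all }\omega\in S^I,\ \mathbf k\in I.\tag{5}$$
Let $W=\{w(\omega):\omega\in S^I\}$, and let $\mathcal N_\tau$ be the number of patterns on $\Lambda$ of points of $Y$ whose image has $V$-coordinate equal to $\tau|_\Lambda$ on $\Lambda$. From $y''|_\Lambda$ one can read off $w$ (on the boundaries) and $\omega'$ (through $\varphi$). So different pairs $(w,\omega')$ give different patterns, and
$$\mathcal N_\tau\ \ge\ \sum_{w\in W}\ \prod_{\mathbf k\in I}|R^{\mathbf k}_{w_{\mathbf k}}|.\tag{6}$$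

## 8. The entropy inequality

**Step 6. From the sum over $W$ to single pairs.** *Purpose: to bound the right side of (6) by a sum over $\mathbf k$, although $W$ need not be a product.* Let $\omega$ be uniform on $S^I$ and $w=w(\omega)$. By the Jensen inequality of Section 6 with $f(w)=\sum_{\mathbf k}\log|R^{\mathbf k}_{w_{\mathbf k}}|$,
$$\log\mathcal N_\tau\ \ge\ H(w)+\sum_{\mathbf k\in I}\mathbb E\log|R^{\mathbf k}_{w_{\mathbf k}}|.$$
As $w$ is a function of $\omega$, we have $H(w)=H(\omega)-H(\omega|w)$. Here $H(\omega)=K\log|S|$, and by subadditivity and because less conditioning gives more entropy, $H(\omega|w)\le\sum_{\mathbf k}H(\omega_{\mathbf k}|w)\le\sum_{\mathbf k}H(\omega_{\mathbf k}|w_{\mathbf k})$. Hence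
$$\log\mathcal N_\tau\ \ge\ K\log|S|+\sum_{\mathbf k\in I}\bigl(\mathbb E\log|R^{\mathbf k}_{w_{\mathbf k}}|-H(\omega_{\mathbf k}|w_{\mathbf k})\bigr).\tag{7}$$

**Step 7. Each pair gains at least $\eta$.** *Purpose: to recognize the bracket in (7) as a relative entropy and apply Lemma 3.* Fix $\mathbf k$. Let $q_w=\mathbb P(w_{\mathbf k}=w)$, where $w$ now denotes a single label. For $q_w>0$ let $\mu_w$ be the law of $\omega_{\mathbf k}$ given $w_{\mathbf k}=w$. It is supported on $R^{\mathbf k}_w$, by the last remark of Step 4. By (2) and joint convexity,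
$$\mathbb E\log|R^{\mathbf k}_{w_{\mathbf k}}|-H(\omega_{\mathbf k}|w_{\mathbf k})=\sum_wq_wD\bigl(\mu_w\|\mathrm{unif}(R^{\mathbf k}_w)\bigr)\ \ge\ D\Bigl(\mathrm{unif}_S\Big\|\sum_wq_w\,\mathrm{unif}(R_w^{\mathbf k})\Bigr)\ \ge\ \eta .$$
Here $\sum_wq_w\mu_w$ is the law of $\omega_{\mathbf k}$, which is $\mathrm{unif}_S$. Lemma 3 applies in the last step: at most $r$ labels $w$ occur, $r+1\le N$, and by (5) the occurring rectangles lie in $S$. So (7) gives
$$\log\mathcal N_\tau\ \ge\ K(\log|S|+\eta)\qquad\text{for every }\tau\in V.\tag{8}$$

**Step 8. Conclusion.** *Purpose: to sum over $\tau$ and compare $\eta$ with the loss $\log(1-1/N)$.* For each of the $|\mathcal B_{2n\ell}(V)|$ patterns on $\Lambda$ choose one $\tau\in V$ showing it. The patterns of $Y$ counted for different choices are different, since they have different $V$-images. So by (8)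
$$|\mathcal B_{2n\ell}(Y)|\ \ge\ |\mathcal B_{2n\ell}(V)|\cdot e^{K(\log|S|+\eta)} .$$
Take logarithms, divide by $(2n\ell)^d=2n^dK$, and let $\ell\to\infty$, with $n$ fixed:
$$h(Y)\ \ge\ h(V)+\frac{\log(N^2-N)+\eta}{2n^d}=h(V)+\log2+\frac{\eta+\log(1-1/N)}{2n^d}.$$
For $0<t\le\frac12$ we have $\log(1-t)\ge-(2\log2)\,t>-2t$ by concavity. So, by (4), $\log(1-\frac1N)>-\frac2N\ge-\frac1{4r^2(r+1)^2}=-\frac\eta2$. Moreover $\eta\ge\frac1{8r^4}$, as $(r+1)^2\le4r^2$. Hence
$$h(Y)\ \ge\ h(V)+\log2+\frac{\eta}{4n^d}\ \ge\ h(V)+\log2+\frac1{32n^dr^4},\qquad r^4=q^{16dn^{d-1}} .$$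
Finally $h(X\times V)=h(X)+h(V)=\log2+h(V)$ by Lemma 2. Also $\log(32n^dr^4)=\log32+d\log n+16dn^{d-1}\log q$ with $n=O_d(\log q)$, so this is $O_d((\log q)^d)$. This proves Theorem 2, and with $V$ a point, Theorem 1. $\blacksquare$

Note the order of the choices. First $Y$ is given, then the cube side $n$ is chosen depending on its number $q$ of symbols. This is possible because the single shift $X$ contains the grids of all sides.

## 9. Spacing out, and all positive entropies

Theorem 2 gives examples of entropy $\log2+h(V)$. To reach small entropies we dilute a shift.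

**Definition (spacing out).** For a shift $X_1\subseteq\mathcal A^{\mathbb Z^d}$ and $M\ge1$, let $X_1^{[M]}\subseteq(\mathcal A\sqcup\{\ast\})^{\mathbb Z^d}$ be the set of points $z$ for which there are $\mathbf c\in\mathbb Z^d$ and $x\in X_1$ with $z(\mathbf c+M\mathbf k)=x(\mathbf k)$ for all $\mathbf k$, and $z=\ast$ off $\mathbf c+M\mathbb Z^d$.

Example: for $d=1$, $M=2$ and the full binary shift, the points look like $\dots\ast0\ast1\ast1\ast0\dots$, with entropy $\frac12\log2$.

A cube of side $M\ell$ meets $\mathbf c+M\mathbb Z^d$ in a spaced cube of $\ell^d$ sites, and only $\mathbf c$ modulo $M$ matters. So $|\mathcal B_\ell(X_1)|\le|\mathcal B_{M\ell}(X_1^{[M]})|\le M^d|\mathcal B_\ell(X_1)|$, and therefore $h(X_1^{[M]})=h(X_1)/M^d$.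

If $X_1$ is an SFT, so is $X_1^{[M]}$. The rules are: $\mathbf m$ and $\mathbf m+Me_i$ are both $\ast$ or both not $\ast$; each cube of side $M$ contains exactly one non-$\ast$; and the forbidden patterns of $X_1$, spread out by the factor $M$, do not occur. The first two rules say that the non-$\ast$ sites form one coset of $M\mathbb Z^d$. If $X_1$ is sofic, with SFT cover $\psi:Y_1\to X_1$, then applying $\psi$ along the non-$\ast$ sites and leaving $\ast$ elsewhere is a factor code of the SFT $Y_1^{[M]}$ onto $X_1^{[M]}$. So $X_1^{[M]}$ is sofic.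

**Claim.** If every SFT cover of the sofic shift $X_1$ has entropy $>h(X_1)$, then every SFT cover of $X_1^{[M]}$ has entropy $>h(X_1^{[M]})$.

*Proof.* We turn a cover of $X_1^{[M]}$ into a cover of $X_1$. Let $\varphi:Y\to X_1^{[M]}$ be a factor code, with $Y$ an SFT over $\mathcal B$. Let $Y_0=\{y\in Y:\varphi(y)(0)\ne\ast\}$. It is nonempty because $\varphi$ is onto. For $y\in Y_0$ put $\hat y(\mathbf k)=y|_{M\mathbf k+[0,M)^d}$, translated to $[0,M)^d$, and let $\hat Y=\{\hat y:y\in Y_0\}$.

If $\varphi(y)(0)\neq\ast$, then $\varphi(y)(M\mathbf k)\ne\ast$ for all $\mathbf k$. So $\hat Y$ is the set of block arrays over $\mathcal B^{[0,M)^d}$ given by the local rules of $Y$ together with the local condition $\varphi(y)(M\mathbf k)\ne\ast$ for all $\mathbf k$; thus $\hat Y$ is an SFT. The map $\hat y\mapsto(\varphi(y)(M\mathbf k))_{\mathbf k}$ is continuous and commutes with the shifts, since shifting $\hat y$ by $\mathbf k$ corresponds to shifting $y$ by $M\mathbf k$. Its values lie in $X_1$: for $y\in Y_0$ the vector $\mathbf c$ belonging to $\varphi(y)$ lies in $M\mathbb Z^d$, so the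 image is a shift of a point of $X_1$. It is onto: for $x\in X_1$ take the point of $X_1^{[M]}$ with $\mathbf c=0$ and a preimage $y$ of it; then $y\in Y_0$. So $\hat Y$ is an SFT cover of $X_1$, and $h(\hat Y)>h(X_1)$ by hypothesis. A pattern of $\hat Y$ on a cube of side $\ell$ is a pattern of $Y$ on a cube of side $M\ell$, so $|\mathcal B_\ell(\hat Y)|\le|\mathcal B_{M\ell}(Y)|$. Hence $M^dh(Y)\ge h(\hat Y)>h(X_1)$, that is, $h(Y)>h(X_1)/M^d=h(X_1^{[M]})$. $\square$

**Definition (r.r.e. number).** A real number is right recursively enumerable (r.r.e.) if it is the limit of a computable non-increasing sequence of rationals.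

Example: every computable real $\theta$, such as $\log2$ or $-\log2$. If rationals $\theta_j$ are computable with $|\theta_j-\theta|\le2^{-j}$, then the running minima of $\theta_j+2^{-j}$ form a computable non-increasing sequence with limit $\theta$. Sums of r.r.e. numbers are r.r.e., and so are positive integer multiples.

We quote a theorem of Hochman and Meyerovitch (*A characterization of the entropies of multidimensional shifts of finite type*, Ann. of Math. 171 (2010)): for $d\ge2$, every r.r.e. real $\ge0$ is the entropy of a $\mathbb Z^d$-SFT.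

**Step 9. The entropy of a sofic shift is r.r.e.** *Purpose: to be able to apply that theorem.* Let $X'$ be sofic with entropy $h$. By the recoding of Step 1, it has an SFT cover defined by allowed patterns on $\{0,1\}^d$ with a $1$-block code $\Phi$. Let $c_n(k)$ be the number of patterns $\Phi(\pi|_{[0,n)^d})$, where $\pi$ runs over the patterns on $[-k,n+k)^d$ all of whose $\{0,1\}^d$-windows are allowed. The numbers $c_n(k)$ are computable, and by restriction of $\pi$ they do not increase with $k$. Clearly $c_n(k)\ge|\mathcal B_n(X')|$. Conversely, if a pattern $f$ is counted for every $k$, with patterns $\pi_k$, then a diagonal subsequence of the $\pi_k$ converges to a point of the SFT cover whose image shows $f$ on $[0,n)^d$. So $f\in\mathcal B_n(X')$. As there are only finitely many patterns, $c_n(k)=|\mathcal B_n(X')|$ for all large $k$. Since $h=\inf_nn^{-d}\log|\mathcal B_n(X')|$, we get $h=\inf_{n,k}n^{-d}\log c_n(k)$. For each $j$ compute rationals $\rho_{n,k,j}$ with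
$$n^{-d}\log c_n(k)\le\rho_{n,k,j}\le n^{-d}\log c_n(k)+2^{-j}\qquad(1\le n\le j,\ 0\le k\le j).$$
The minimum of all $\rho_{n,k,i}$ with $i\le j$ is non-increasing in $j$, is never below $h$, and tends to $h$.

**Step 10. Proof of Theorem 3.** *Purpose: to combine the product with $V$ and the spacing.* Let $h>0$ be the entropy of a sofic shift. Choose $M$ with $M^dh>\log2$. Then $t=M^dh-\log2>0$ is r.r.e., because $h$ is r.r.e. by Step 9 and $\log2$ is computable. Let $V$ be an SFT with $h(V)=t$. The shift $X\times V$ is sofic, being a factor of the SFT $Z\times V$. Its entropy is $\log2+t=M^dh$, and by Theorem 2 all its SFT covers have strictly larger entropy. By the Claim, applied to $X_1=X\times V$, the sofic shift $(X\times V)^{[M]}$, whose entropy is $M^dh/M^d=h$, has no SFT cover of entropy $h$. $\blacksquare$
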